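\title{Infinite recursive, recursively saturated fields are algebraically closed}

\begin{abstract}
We prove that an infinite field that is both recursive and recursively saturated is algebraically closed of infinite transcendence degree. Saturation is needed only for recursive sets of existential formulas. The converse holds, so in each characteristic there is exactly one such field up to isomorphism, and saturation for quantifier-free formulas does not suffice. The proof shows that an existentially definable subgroup of finite index in the additive or the multiplicative group is the whole group. The additive case rests on a binary tree argument with recursively inseparable sets. The multiplicative case uses a finitely additive measure on the projective line that is invariant under M\"obius maps over a finitely generated subfield.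
\end{abstract}

\section{Introduction}

A field is regarded as a structure in the language of rings, with symbols $0,1,+,-,\cdot$. A field $K$ is \emph{recursive} if its underlying set is a recursive set of natural numbers and its addition and multiplication are recursive functions. Formulas are coded by natural numbers in a fixed effective way, so that one can speak of a recursive set of formulas. Let $p(x,\bar y)$ be a set of first-order formulas in the free variables $x$ and $\bar y=(y_1,\dots,y_m)$, and let $\bar a\in K^m$. We say that $p(x,\bar a)$ is \emph{finitely satisfiable} in $K$ if every finite subset of it has a common solution $x\in K$, and that it is \emph{realized} in $K$ if a single $x\in K$ satisfies all of its formulas. The field $K$ is \emph{recursively saturated} if, for every finite tuple $\bar a$ in $K$ and every recursive set $p(x,\bar y)$, finite satisfiability of $p(x,\bar a)$ in $K$ implies that it is realized in $K$. Transcendence degrees are taken over the prime field. This paper proves the following conjecture.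

\begin{quote}
\textbf{Conjecture.} Every infinite recursive field that is recursively saturated is algebraically closed of infinite transcendence degree.
\end{quote}

The two hypotheses pull in opposite directions. Recursive saturation is a compactness property: any computable list of demands on an element that can be met finitely many at a time can be met all at once. Recursiveness limits what a single element can do: many questions about it are answered by an algorithm. The simplest cases show what each hypothesis contributes.

\begin{example}\label{ex:first}
(a) A finite field is recursive up to isomorphism, and it is recursively saturated: if no element realizes $p(x,\bar a)$, choose for each element a formula of $p$ that fails there; these finitely many formulas have no common solution. So ``infinite'' cannot be dropped.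

(b) Let $K$ be infinite and algebraic over its prime field $F$. The formulas $g(x)\ne0$, where $g\in\mathbb Z[X]$ has nonzero image in $F[X]$, form a recursive set that is finitely satisfiable in $K$ and not realized. So $\mathbb Q$, its algebraic closure, and the algebraic closure of $\mathbb F_p$ are not recursively saturated.

(c) Let $\mathcal U$ be a nonprincipal ultrafilter on $\mathbb N$ and $K=\mathbb R^{\mathbb N}/\mathcal U$. By \L o\'s's theorem, a formula holds in an ultraproduct if and only if it holds in the $n$-th factor for a set of $n$ that belongs to $\mathcal U$. So $-1$ is not a square in $K$. Yet $K$ is recursively saturated. If $\{\theta_i(x,\bar a):i\in\mathbb N\}$ is finitely satisfiable, the sets $S_s=\{n\ge s:\mathbb R\models\exists x\bigwedge_{i\le s}\theta_i(x,\bar a(n))\}$ belong to $\mathcal U$, decrease, and have empty intersection. For $n\in S_0$ let $b(n)$ be a witness for the largest $s$ with $n\in S_s$; the class of $b$ satisfies every $\theta_i$. So ``recursive'' cannot be dropped.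
\end{example}

In an algebraically closed field every formula $\theta(x,\bar a)$ defines a finite or cofinite set. A consistent list of demands on $x$ then either confines $x$ to a finite set or is met by every element transcendental over $\bar a$, and a supply of transcendental elements is all that saturation requires. In a field that is not algebraically closed, some simple polynomial map fails to be onto, on the field or on a finite extension, as $x\mapsto x^2$ does on $\mathbb R$. Its image and the translates of the image cut the field into pieces, and cutting repeatedly attaches to an element an infinite sequence of digits. One expects this sequence to be computable in a recursive field, while saturation can demand a sequence that is not. This is the reason to believe the conjecture. The obstacle is that in a recursive field a search can confirm that $x$ is a square but cannot confirm that it is not. The proof has to produce cuts in which every piece can be confirmed by a search.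

The formulas that a search can confirm are the \emph{existential} ones, those of the form $\exists\bar z\,\theta$ with $\theta$ quantifier-free. Call $K$ \emph{$\exists$-recursively saturated} if the condition in the definition of recursive saturation holds for all recursive sets $p(x,\bar y)$ of existential formulas. Recursive saturation implies $\exists$-recursive saturation. Let $\mathcal C$ be the class of infinite $\exists$-recursively saturated fields that are isomorphic to a recursive field.

\begin{theorem}\label{thm:A}
Every field in $\mathcal C$ is algebraically closed of infinite transcendence degree. In particular, the conjecture holds.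
\end{theorem}

\begin{theorem}\label{thm:B}
For an infinite recursive field $K$ the following are equivalent:
\begin{enumerate}
\item[(1)] $K$ is recursively saturated;
\item[(2)] $K$ is $\exists$-recursively saturated;
\item[(3)] $K$ is algebraically closed of infinite transcendence degree.
\end{enumerate}
In each characteristic exactly one isomorphism type of such fields occurs. ``Existential'' in \textup{(2)} cannot be replaced by ``quantifier-free''.
\end{theorem}

The proof of Theorem~\ref{thm:A} runs as follows. The class $\mathcal C$ is closed under finite extensions (Section~\ref{sec:prelim}), so by Galois theory it suffices to show that the maps $x\mapsto x^q$ for primes $q$, and $x\mapsto x^p-x$ in characteristic $p$, are onto in every field of $\mathcal C$ (Section~\ref{sec:galois}). Their images are existentially definable subgroups of the additive or multiplicative group. A field in $\mathcal C$ carries no recursive binary tree of existentially definable sets (Section~\ref{sec:trees}). This gives finite index for the images (Section~\ref{sec:kernel}) and excludes proper additive subgroups of finite index (Section~\ref{sec:add}). Multiplicative subgroups of finite index are the main difficulty and are treated in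 Section~\ref{sec:mult} with an invariant measure. Theorem~\ref{thm:B} is proved in Section~\ref{sec:B}.

\section{Existential sets in recursive fields}\label{sec:prelim}

\subsection{Existential sets}

Renaming bound variables and moving quantifiers to the front turns a conjunction, a disjunction or an existential quantification of existential formulas into an equivalent existential formula, effectively. We use this without comment. A set $X\subseteq K^n$ is \emph{existential} if $X=\varphi(K,\bar b)=\{\bar x\in K^n:K\models\varphi(\bar x,\bar b)\}$ for an existential formula $\varphi(\bar x,\bar y)$ and a finite tuple $\bar b$ in $K$. A map is existential if its graph is. Finite unions and intersections of existential sets, images of existential sets under existential maps, and composites of existential maps are existential. Complements need not be, but there is one exception that drives the whole paper: \emph{if $Z$ is partitioned into finitely many existential sets, the complement in $Z$ of each piece is existential}, being the union of the other pieces. The cosets of an existential subgroup of finite index form such a partition.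

A family $(X_i)$ of sets, indexed by a recursive set, is \emph{uniformly existential} if $X_i=\varphi_i(K,\bar b)$ for a recursive family $i\mapsto\varphi_i$ of existential formulas and a single finite tuple $\bar b$. The single tuple matters because saturation allows only finitely many parameters.

\subsection{Computing in a recursive field}

A set is \emph{recursively enumerable} (r.e.) if it is empty or the range of a recursive function on $\mathbb N$. We fix an effective list $\Phi_0,\Phi_1,\dots$ of all partial recursive functions from $\mathbb N$ to $\mathbb N$; the pairs $(e,i)$ such that $\Phi_e(i)$ converges form an r.e.\ set. Since $\exists$-recursive saturation is invariant under isomorphism, a field $K\in\mathcal C$ may be assumed recursive, and we always do so. Its elements are natural numbers, so an algorithm may mention finitely many of them. Three facts are used.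
\begin{itemize}
\item[(R1)] The truth of a quantifier-free formula at a tuple from $K$ is decidable: terms can be evaluated, $-b$ being found by searching for $c$ with $b+c=0$, and equality of elements is equality of numbers.
\item[(R2)] Given an existential formula and a tuple from $K$, a search through all candidate witnesses halts if and only if the formula is true at the tuple.
\item[(R3)] If exactly one of finitely many given existential statements about elements of $K$ is true, running the searches of (R2) in parallel finds which one.
\end{itemize}

Infinitely many elements of $K$ can still be used as parameters if they lie in a finitely generated subfield. Let $k$ be the subfield generated by a finite tuple $\bar t$. Every element of $k$ is a fraction $P(\bar t)/Q(\bar t)$ with $P,Q$ integer polynomials and $Q(\bar t)\ne0$. By (R1) the condition $Q(\bar t)\neq 0$ is decidable, and so is every polynomial equation between such fractions. If $c=P(\bar t)/Q(\bar t)$ and $\psi(\bar x,w)$ is existential, then $\psi(\bar x,c)$ is equivalent to $\exists w\,(Q(\bar t)w=P(\bar t)\wedge\psi(\bar x,w))$. So parameters from $k$ that are given recursively as fractions may be replaced by $\bar t$. We refer to this as \emph{naming elements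 of $k$ by fractions}.

\subsection{First consequences of saturation}

\begin{lemma}\label{lem:basic}
Let $K\in\mathcal C$.
\begin{enumerate}
\item[(a)] If $p(x_1,\dots,x_n,\bar y)$ is an r.e.\ set of existential formulas and $p(\bar x,\bar a)$ is finitely satisfiable in $K$, then $p(\bar x,\bar a)$ is realized in $K$.
\item[(b)] Every finite extension $L$ of $K$ is in $\mathcal C$.
\item[(c)] $K$ has infinite transcendence degree.
\item[(d)] Every $a\in K$ lies in an infinite, finitely generated subfield of $K$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) We may assume $p\neq\emptyset$. Let $\theta_0,\theta_1,\dots$ be a recursive enumeration of $p$, and first let $n=1$. Let $\theta_i'$ be obtained from $\theta_i$ by replacing its quantifier-free part with the conjunction of $i+1$ copies of it. Then $\theta_i'$ is existential, equivalent to $\theta_i$, and of length greater than $i$. A formula of length $l$ belongs to $\{\theta'_i:i\in\mathbb N\}$ if and only if it is one of $\theta_0',\dots,\theta_l'$. So this set is recursive, and it is realized by $\exists$-recursive saturation.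

For $n>1$ use induction. The formulas $\exists x_2\cdots\exists x_n\bigwedge_{i\le s}\theta_i(\bar x,\bar a)$, $s\in\mathbb N$, form an r.e.\ and finitely satisfiable set in the variable $x_1$, so some $b_1$ satisfies all of them. This says that $\{\theta_i(b_1,x_2,\dots,x_n,\bar a):i\in\mathbb N\}$ is finitely satisfiable, and it is an r.e.\ set in $n-1$ variables with parameters $b_1,\bar a$.

(b) Let $e_1=1,e_2,\dots,e_d$ be a basis of $L$ over $K$, with $e_ie_j=\sum_lc_{ijl}e_l$. Taking coordinates identifies $L$ with $K^d$, where addition is coordinatewise and multiplication is given by integer polynomials in the coordinates and in $\bar c=(c_{ijl})$. Coding $d$-tuples by numbers makes this a recursive field. To translate a formula over $L$, replace each variable by $d$ variables. The coordinates of a term are then integer polynomials in the new variables and $\bar c$, computed by recursion on the term, and an equation becomes a conjunction of $d$ equations. An existential formula becomes an existential formula, effectively. A recursive set $p(x,\bar a)$ of existential formulas that is finitely satisfiable in $L$ becomes an r.e.\ set in $d$ variables, with parameters $\bar c$ and the coordinates of $\bar a$, that is finitely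 satisfiable in $K$. Part (a) realizes it.

(c) Let $\bar a$ be any finite tuple in $K$ and $F(\bar a)$ the subfield it generates. We find an element transcendental over $F(\bar a)$; then no finite tuple is a transcendence basis. Let $G$ be the set of integer polynomials $g(\bar Y,X)$ such that $g(\bar a,z)\ne0$ for some $z\in K$. It is r.e.\ by (R2). Since $K$ is infinite, $g\in G$ if and only if $g(\bar a,X)\neq0$ in $K[X]$. A finite product of nonzero polynomials has finitely many roots, so $\{g(\bar a,x)\ne0:g\in G\}$ is finitely satisfiable, and by (a) some $b$ realizes it. Clearing denominators turns any nonzero polynomial over $F(\bar a)$ into some $g(\bar a,X)$ with $g\in G$, so $b$ is a root of none of them.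

(d) In characteristic $0$ take the subfield generated by $a$. In characteristic $p$ take the subfield generated by $a$ and an element transcendental over $\mathbb F_p$, which exists by (c).
\end{proof}

\section{Binary trees of existential sets}\label{sec:trees}

The source of noncomputable digit sequences is a pair of \emph{recursively inseparable} r.e.\ sets: disjoint r.e.\ sets $A,B\subseteq\mathbb N$ for which no recursive $f:\mathbb N\to\{0,1\}$ has $f=1$ on $A$ and $f=0$ on $B$. The sets $A=\{e:\Phi_e(e)=0\}$ and $B=\{e:\Phi_e(e)=1\}$ are such a pair: if $f=\Phi_e$ separated them, then $f(e)=0$ would put $e$ in $A$ and force $f(e)=1$, and $f(e)=1$ would put $e$ in $B$ and force $f(e)=0$. We fix $A$ and $B$. Let $2^s$ be the set of binary strings $\sigma=(\sigma(0),\dots,\sigma(s-1))$ of length $|\sigma|=s$, let $2^{<\omega}=\bigcup_s2^s$, and let $\sigma|s'$ be the initial segment of $\sigma$ of length $s'$.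

\begin{example}\label{ex:order}
Let $K$ be an ordered field in which every positive element is a square, for instance a real closed field. We show $K\notin\mathcal C$. Both $x\le y$ and $x<y$ are existential: they say $\exists z\,(y-x=z^2)$ and $\exists z\,(z\ne0\wedge y-x=z^2)$. For $\sigma\in2^s$ let $n_\sigma$ be the integer with binary digits $\sigma$ and let $X_\sigma=\{x:n_\sigma\le2^sx<n_\sigma+1\}$, a dyadic interval. For each $s$ the sets $X_\sigma$, $\sigma\in 2^s$, partition $[0,1)$, so every $x\in[0,1)$ has binary digits $d_0(x),d_1(x),\dots$, and ``$d_i(x)=1$'' and ``$d_i(x)=0$'' are both existential, being finite unions of intervals $X_\sigma$ with $|\sigma|=i+1$. Suppose $K\in\mathcal C$. The demands $d_i(x)=1$ for $i\in A$ and $d_i(x)=0$ for $i\in B$ form an r.e.\ set, and finitely many of them are met by a dyadic rational because $A\cap B=\emptyset$. So some $x\in[0,1)$ meets all of them. By (R3) the function $i\mapsto d_i(x)$ is recursive, and it separates $A$ from $B$, which is impossible.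
\end{example}

The example used only that the intervals are nonempty, nested, and disjoint at each level. The two children need not even cover their parent, provided we also demand that $x$ stay in the tree.

\begin{lemma}\label{lem:tree}
Let $K\in\mathcal C$. There is no uniformly existential family $(X_\sigma)_{\sigma\in2^{<\omega}}$ of subsets of $K^n$ such that, for all $\sigma$,
\[
X_\sigma\ne\emptyset,\qquad X_{\sigma0}\cup X_{\sigma1}\subseteq X_\sigma,\qquad X_{\sigma0}\cap X_{\sigma1}=\emptyset .
\]
\end{lemma}

\begin{proof}
Suppose there is one. Distinct strings of the same length extend $\tau0$ and $\tau1$ for some $\tau$, so their sets are disjoint. For $i\in\mathbb N$ and $\epsilon\in\{0,1\}$ let $Y_{i,\epsilon}$ be the union of the $X_\tau$ with $|\tau|=i+1$ and $\tau(i)=\epsilon$. Consider the r.e.\ set of existential conditions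
\[
\bar x\in Y_{i,0}\cup Y_{i,1}\ \ (i\in\mathbb N),\qquad \bar x\in Y_{i,1}\ \ (i\in A),\qquad \bar x\in Y_{i,0}\ \ (i\in B).
\]
Given $s$, there is $\sigma\in2^s$ with $\sigma(i)=1$ for $i\in A$ and $\sigma(i)=0$ for $i\in B$, $i<s$. A point of $X_\sigma$ lies in $X_{\sigma|(i+1)}\subseteq Y_{i,\sigma(i)}$ for all $i<s$, so it satisfies all conditions with $i<s$. By Lemma~\ref{lem:basic}(a) some $\bar x$ satisfies all the conditions. For each $i$ the sets $Y_{i,0}$ and $Y_{i,1}$ are disjoint and $\bar x$ lies in one of them, say in $Y_{i,f(i)}$. By (R3) the function $f$ is recursive, and $f=1$ on $A$, $f=0$ on $B$. This is a contradiction.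
\end{proof}

A set that contains two disjoint copies of itself produces a tree by iteration. In Example~\ref{ex:order} the tree comes from the maps $x\mapsto x/2$ and $x\mapsto(x+1)/2$ on $[0,1)$.

\begin{lemma}\label{lem:paradox}
Let $K\in\mathcal C$. There are no nonempty existential set $D\subseteq K^n$ and injective existential maps $h_0,h_1:D\to D$ with $h_0(D)\cap h_1(D)=\emptyset$.
\end{lemma}

\begin{proof}
For $\sigma\in2^s$ let $h_\sigma=h_{\sigma(0)}\circ\dots\circ h_{\sigma(s-1)}$ and $X_\sigma=h_\sigma(D)$. The family is uniformly existential: $\bar x\in X_\sigma$ says that there are $\bar y_0=\bar x,\bar y_1,\dots,\bar y_s$ with $\bar y_s\in D$ and $\bar y_i=h_{\sigma(i)}(\bar y_{i+1})$ for $i<s$. The sets are nonempty, $X_{\sigma\epsilon}=h_\sigma(h_\epsilon(D))\subseteq X_\sigma$, and $X_{\sigma0}\cap X_{\sigma1}=\emptyset$ because $h_\sigma$ is injective. This contradicts Lemma~\ref{lem:tree}.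
\end{proof}

\section{Endomorphisms with finite kernel}\label{sec:kernel}

Lemma~\ref{lem:paradox} already shows that a field $K\in\mathcal C$ of characteristic $p$ is perfect: if $c$ were not a $p$-th power, then $x\mapsto x^p$ and $x\mapsto c+x^p$ would be injective maps $K\to K$ with disjoint images, since $x^p=c+y^p$ gives $c=(x-y)^p$. For an endomorphism $f$ with nontrivial kernel the same two maps are not injective, and the two children of a node can meet, because points that differ by an element of $\ker f^s$ have the same image after $s$ steps. The remedy is to take $c$ outside the image even modulo all these kernels.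

\begin{lemma}\label{lem:kernel}
Let $K\in\mathcal C$, let $G$ be $(K,+)$ or $K^\times$, and let $f:G\to G$ be an endomorphism given by a polynomial over $K$, with $\ker f$ finite. Then $[G:f(G)]\le|\ker f|$.
\end{lemma}

\begin{proof}
We write $G$ additively. Let $N_n=\ker f^n$ and $N=\bigcup_nN_n$. Each $N_n$ is finite, since $f$ maps $N_{n}$ into $N_{n-1}$ with fibers of size at most $|\ker f|$.

We claim that $G=f(G)+N$. Otherwise pick $c\in G\setminus(f(G)+N)$, and put $f_0(x)=f(x)$, $f_1(x)=c+f(x)$, $f_\sigma=f_{\sigma(0)}\circ\dots\circ f_{\sigma(s-1)}$ for $\sigma\in2^s$, and $X_\sigma=f_\sigma(G)$. These sets are nonempty and nested, and they are uniformly existential with $c$ and the coefficients of $f$ as parameters. Suppose $x\in X_{\sigma0}\cap X_{\sigma1}$ with $|\sigma|=s$. Then $x=f_\sigma(z)=f_\sigma(z')$ with $z\in f(G)$ and $z'\in c+f(G)$. From $f_\epsilon(y)-f_\epsilon(y')=f(y-y')$ we get by induction $f_\sigma(z')-f_\sigma(z)=f^s(z'-z)$. Hence $z'-z\in N_s$, and $c\in f(G)+N$, contrary to the choice of $c$. So siblings are disjoint, which contradicts Lemma~\ref{lem:tree} and proves the claim.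

By the claim every coset of $f(G)$ has a representative in $N$. If there were more than $|\ker f|$ cosets, some $N_n$ would contain more than $|\ker f|$ elements that are pairwise incongruent modulo $f(G)$, hence modulo $f(N_n)$. But $f$ restricts to an endomorphism of the finite group $N_n$, so $|N_n/f(N_n)|=|N_n\cap\ker f|\le|\ker f|$.
\end{proof}

The bound gives surjectivity only for injective $f$. It holds with equality for squaring on $\mathbb R^\times$, so it does not by itself force every element to be a square. What it provides is finite index, and therefore a partition of $G$ into finitely many existential cosets.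

\section{Additive subgroups of finite index}\label{sec:add}

One subgroup $H$ of finite index gives one finite partition of $K$. To get a sequence of digits we need infinitely many, and the multiples $aH$ supply them. Either they cut $K$ more and more finely, which yields a tree, or they do not, and then their intersection is a subspace of finite index. For the second case to be absurd, $a$ must range over an infinite field; in characteristic $p$ the prime field gives nothing, since $aH=H$ for $a\in\mathbb F_p^\times$.

\begin{proposition}\label{prop:add}
Let $K\in\mathcal C$ and let $H\le(K,+)$ be an existential subgroup of finite index. Then $H=K$.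
\end{proposition}

\begin{proof}
Let $c_1,\dots,c_r$ represent the cosets of $H$. By Lemma~\ref{lem:basic}(d) there is an infinite subfield $k$ generated by a finite tuple $\bar t$. Let $a_0,a_1,\dots$ be a recursive enumeration of $k^\times$ by fractions, and let $I_n=\bigcap_{i<n}a_iH$, with $I_0=K$. Multiplication by $a_i$ is an automorphism of $(K,+)$, so the cosets of $a_iH$ are the sets $a_i(H+c_j)$, $1\le j\le r$, and $(I_n)$ is a decreasing sequence of subgroups of finite index.

\emph{Case 1: the indices $[K:I_n]$ are bounded.} Then the sequence $(I_n)$ is eventually constant, so $I=\bigcap_{a\in k^\times}aH$ has finite index. Multiplication by an element of $k^\times$ permutes the subgroups $aH$, so $I$ is a $k$-subspace of $K$. The quotient $K/I$ is a finite vector space over the infinite field $k$, hence zero, and $K=I\subseteq H$.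

\emph{Case 2: the indices are unbounded.} For $x\in K$ let $\kappa_i(x)$ be the $j$ with $x\in a_i(H+c_j)$. The sets $a_i(H+c_j)$ are uniformly existential in $(i,j)$, by naming $a_i$ by its fraction. For $\rho\in\{1,\dots,r\}^n$ let $Y_\rho=\{x:\kappa_i(x)=\rho(i)\text{ for all }i<n\}$; these sets are uniformly existential in $\rho$. Call $\rho$ \emph{realized} if $Y_\rho\neq\emptyset$. The realized $\rho$ form an r.e.\ set by (R2). Two elements $x,y$ lie in the same $Y_\rho$ with $|\rho|=n$ if and only if $x-y\in I_n$, so the realized $\rho$ of length $n$ correspond to the cosets of $I_n$, and each has exactly $[I_n:I_{n'}]$ realized extensions of length $n'>n$. Since the indices are unbounded, for each $n$ there is $n'$ with $[I_n:I_{n'}]\ge2$. So \emph{every} realized $\rho$ has two distinct realized extensions of equal length, and enumerating the realized strings finds such a pair. Starting from the empty string, this defines a recursive map $\sigma\mapsto\rho_\sigma$ on $2^{<\omega}$ such that $\rho_{\sigma0}\neq\rho_{\sigma1}$ are realized extensions of $\rho_\sigma$ of equal length. The sets $X_\sigma=Y_{\rho_\sigma}$ contradict Lemma~\ref{lem:tree}.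
\end{proof}

\section{Multiplicative subgroups of finite index}\label{sec:mult}

\begin{proposition}\label{prop:mult}
Let $K\in\mathcal C$ and let $H\le K^\times$ be an existential subgroup of finite index. Then $H=K^\times$.
\end{proposition}

The proof of Proposition~\ref{prop:add} relied on homogeneity: all partitions were coset partitions of one group, so if one piece split, every piece split, and the search for a splitting always halted. For $H\le K^\times$, scaling only permutes the cosets of $H$, and new partitions come from maps such as $x\mapsto x+1$, which do not respect multiplication. Homogeneity is lost, and a search for a splitting of a given piece has no reason to halt. We replace the group structure by an invariant measure, which bounds the size of a piece without any search in $K$.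

\subsection{The coloring of the projective line}

For the rest of this section let $K$ and $H$ be as in Proposition~\ref{prop:mult}, and suppose that $r=[K^\times:H]\ge2$. Let $c_1=1,c_2,\dots,c_r$ represent the cosets of $H$ and fix $a\in K^\times\setminus H$. By Lemma~\ref{lem:basic}(d) there is an infinite subfield $k\ni a$ generated by a finite tuple $\bar t$.

Let $Z=\mathbb P^1(K)=K\cup\{\infty\}$, identified with the subset $\{(x,1):x\in K\}\cup\{(1,0)\}$ of $K^2$. The group $\Gamma=PGL_2(k)$ acts on $Z$ by M\"obius maps $x\mapsto(g_{11}x+g_{12})/(g_{21}x+g_{22})$. For $z,w\in Z\subseteq K^2$ the relation $w=gz$ says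
\[
(g_{11}z_1+g_{12}z_2)\,w_2=(g_{21}z_1+g_{22}z_2)\,w_1 ,
\]
so the graph of $g$ is quantifier-free definable, uniformly in the matrix entries. Let $\Gamma'$ be the image of $SL_2(k)$ in $\Gamma$. Color $Z$ by
\[
\chi:Z\to\{0,1,\dots,r\},\qquad \chi(x)=j\ \text{ if }x\in c_jH,\qquad\chi(0)=\chi(\infty)=0 ,
\]
so that $H=\chi^{-1}(1)$. Let $\mathcal B$ be the Boolean algebra of subsets of $Z$ generated by the sets $g\chi^{-1}(j)$ with $g\in\Gamma$ and $0\le j\le r$. It is invariant under $\Gamma$. For fixed $g$ the sets $g\chi^{-1}(j)$ partition $Z$ into $r+1$ existential sets, so the complement of a generator is a union of generators. Hence every member of $\mathcal B$ is a finite union of finite intersections of generators, and \emph{every member of $\mathcal B$ is existential}. This is where finite index is used.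

For $g\in\Gamma$ let
\[
C_g=\{z\in Z:\chi(gz)\ne\chi(z)\}=\bigcup_{i\neq j}\bigl(g^{-1}\chi^{-1}(i)\cap\chi^{-1}(j)\bigr)\in\mathcal B
\]
be the set where $g$ changes the color. The multiplicative structure of $H$ enters through one observation about the maps $u(x)=x+1$ and $v(x)=x/(x+1)$, which lie in $\Gamma'$, with matrices $\left(\begin{smallmatrix}1&1\\0&1\end{smallmatrix}\right)$ and $\left(\begin{smallmatrix}1&0\\1&1\end{smallmatrix}\right)$.

\begin{lemma}\label{lem:uv}
$Z\setminus H\subseteq C_u\cup C_v$.
\end{lemma}

\begin{proof}
Let $x\in Z\setminus(C_u\cup C_v)$. Since $u(0)=v(\infty)=1$ has color $1$ while $0$ and $\infty$ have color $0$, we have $0\in C_u$ and $\infty\in C_v$. So $x\in K^\times$. Then $\chi(x+1)=\chi(x)\ne0$, so $x+1\ne0$. From $\chi(x/(x+1))=\chi(x)$ we get $x/(x+1)\in xH$, that is, $x+1\in H$. Hence $\chi(x)=\chi(x+1)=1$.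
\end{proof}

A \emph{finitely additive probability measure} on $\mathcal B$ is a function $\mu:\mathcal B\to[0,1]$ with $\mu(Z)=1$ and $\mu(X\cup Y)=\mu(X)+\mu(Y)$ for disjoint $X,Y$; it is monotone and finitely subadditive. It is \emph{$\Gamma$-invariant} if $\mu(gX)=\mu(X)$ for all $g\in\Gamma$ and $X\in\mathcal B$. We prove two statements.
\begin{itemize}
\item[\emph{Step 1.}] There is a $\Gamma$-invariant finitely additive probability measure $\mu$ on $\mathcal B$ (Lemma~\ref{lem:measure}).
\item[\emph{Step 2.}] $\mu(C_g)=0$ for every $g\in\Gamma'$ (Lemma~\ref{lem:null}).
\end{itemize}

\begin{proof}[Proof of Proposition~\ref{prop:mult} from Steps 1 and 2]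
By Lemma~\ref{lem:uv} and Step 2, $\mu(Z\setminus H)=0$, so $\mu(H)=1$. The map $x\mapsto ax$ lies in $\Gamma$ because $a\in k$, so $\mu(aH)=1$. But $aH\cap H=\emptyset$ because $a\notin H$, so $\mu(Z)\ge2$, a contradiction.
\end{proof}

Each step excludes a different kind of field, as two fields outside $\mathcal C$ show. In both, $H$ is the group of nonzero squares and has index $2$.

\begin{example}\label{ex:two}
(a) Let $K$ be as in Example~\ref{ex:order}, with $a=-1$ and $k=\mathbb Q$. Step 1 fails. The set $D=[0,1)$ is in $\mathcal B$, since $(0,1)=H\cap(1-H)$ and $\{0\}=\{0,\infty\}\setminus u\{0,\infty\}$. The translates $D+n$, $n\in\mathbb N$, are disjoint, so an invariant $\mu$ has $\mu(D)=0$. But $w(x)=1/(1-x)$ maps $[0,1)$ onto $[1,\infty)$ and $[1,\infty)$ onto $(-\infty,0)\cup\{\infty\}$, so $Z=D\cup wD\cup w^2D$ would have measure $0$.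

(b) Let $K=\prod_p\mathbb F_p/\mathcal U$ for a nonprincipal ultrafilter $\mathcal U$ on the odd primes. Step 1 holds: for $X=\varphi(K,\bar b)\subseteq Z$ let $\mu(X)$ be the limit along $\mathcal U$ of $|\varphi(\mathbb F_p,\bar b(p))|/(p+1)$. By \L o\'s's theorem this is well defined, finitely additive, and invariant under M\"obius maps. Here $\mu(H)=\lim_{\mathcal U}\frac{(p-1)/2}{p+1}=\frac12$, so $\mu(C_u)+\mu(C_v)\ge\frac12$ by Lemma~\ref{lem:uv}, and Step 2 fails. So Step 2 does not follow from Step 1 and needs its own use of the hypotheses on $K$.
\end{example}

\subsection{The invariant measure}

We use the Hahn--Banach theorem in the following form. Let $V$ be a real vector space and $s:V\to\mathbb R$ sublinear, that is, $s(f+f')\le s(f)+s(f')$ and $s(\lambda f)=\lambda s(f)$ for $\lambda\ge0$. Then a linear functional on a subspace that is bounded above by $s$ extends to a linear functional on $V$ that is bounded above by $s$. It shows that the only obstruction to an invariant measure is a finite inequality between indicator functions, and such an inequality yields two disjoint copies of a set inside itself.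

\begin{lemma}\label{lem:measure}
Let $K\in\mathcal C$, let $Z\subseteq K^n$ be nonempty, let $\Gamma$ be a group of permutations of $Z$, each of them an existential map, and let $\mathcal B$ be a $\Gamma$-invariant Boolean algebra of subsets of $Z$ all of whose members are existential. Then there is a $\Gamma$-invariant finitely additive probability measure on $\mathcal B$.
\end{lemma}

\begin{proof}
Let $V$ be the real span of the indicator functions $1_X$, $X\in\mathcal B$, and let $V_0\subseteq V$ be the span of the functions $1_{gX}-1_X$ with $g\in\Gamma$ and $X\in\mathcal B$. Functions in $V$ take finitely many values, so $\sup$ is a sublinear functional on $V$.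

\emph{Case 1: no $f\in V_0$ has $\inf f>0$.} Then the constant function $1$ is not in $V_0$, and applying the assumption to $-f$ gives $\sup f\ge0$ for all $f\in V_0$. The functional $f+c\mapsto c$ on $V_0\oplus\mathbb R1$ satisfies $c\le\sup f+c=\sup(f+c)$. It extends to a linear $\ell:V\to\mathbb R$ with $\ell\le\sup$, and then $\ell(f)=-\ell(-f)\ge-\sup(-f)=\inf f$ for all $f\in V$. Put $\mu(X)=\ell(1_X)$. Then $0\le\mu\le1$, $\mu(Z)=1$, $\mu$ is finitely additive by linearity, and it is invariant because $\ell$ vanishes on $V_0$.

\emph{Case 2: some $f=\sum_i\alpha_i(1_{g_iX_i}-1_{X_i})\in V_0$, a finite sum, has $\inf f>0$.} We derive a contradiction. Each function $1_{g_iX_i}-1_{X_i}$ is bounded by $1$ in absolute value, so replacing the $\alpha_i$ by rationals $\alpha_i'$ with $\sum|\alpha_i-\alpha_i'|<\inf f$ keeps the infimum positive. After scaling and omitting zero terms, the coefficients are nonzero integers. A negative coefficient becomes positive through $-(1_{gX}-1_X)=1_{g^{-1}Y}-1_Y$ with $Y=gX\in\mathcal B$, and repeating terms makes all coefficients equal to $1$. The function is now integer valued and positive, so for some $N\ge1$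
\begin{equation}\label{eq:para}
\sum_{i=1}^N1_{g_iX_i}\ \ge\ 1+\sum_{i=1}^N1_{X_i}\qquad\text{on }Z .
\end{equation}

Code the indices $0,1,\dots,N$ by distinct elements of $K$ and let $W=\bigcup_{i=1}^NX_i\times\{i\}\subseteq K^{n+1}$, an existential set. The idea is that $W$ has as many points above $z\in Z$ as the sum on the right of \eqref{eq:para} counts, while $\bigcup_jg_jX_j\times\{j\}$, which is a copy of $W$, has at least one more. So $W$ together with one extra copy of $Z$ fits into $W$. In detail, for $z\in Z$ put $I(z)=\{i:z\in X_i\}$ and $J(z)=\{j:z\in g_jX_j\}$, so that $|J(z)|\ge|I(z)|+1$. Let $j_z:\{0\}\cup I(z)\to J(z)$ be the order-preserving injection onto the first $|I(z)|+1$ elements of $J(z)$, and define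
\[
h:W\cup(Z\times\{0\})\to W,\qquad h(z,i)=(g_j^{-1}z,\,j)\quad\text{with }j=j_z(i).
\]
The value lies in $W$ because $z\in g_jX_j$. The map is injective: from $h(z,i)=(w,j)$ one recovers $z=g_jw$ and then $i=j_z^{-1}(j)$. It is existential: for $I,J\subseteq\{1,\dots,N\}$ the set $Z_{I,J}=\{z:I(z)=I,\ J(z)=J\}$ lies in $\mathcal B$, the injection $j_z$ is the same for all $z\in Z_{I,J}$, and on each of the finitely many pieces $Z_{I,J}\times\{i\}$ with $i\in\{0\}\cup I$ the map $h$ is given by a single $g_j^{-1}$.

For $l\ge1$ let $\iota_l(z)=h^l(z,0)$. The maps $\iota_l:Z\to W$ are existential and injective. Their images are pairwise disjoint: if $h^l(z,0)=h^{l'}(z',0)$ with $l<l'$, canceling $h^l$ gives $(z,0)=h^{l'-l}(z',0)\in W$, which is false. So $W$ contains $2N$ disjoint copies of $Z$, while $W$ consists of $N$ subsets of $Z$. Define $h_0,h_1:W\to W$ by $h_0(z,i)=\iota_i(z)$ and $h_1(z,i)=\iota_{N+i}(z)$ for $1\le i\le N$. These maps are existential, they are injective with disjoint images because the $\iota_l$ are, and $W\supseteq\iota_1(Z)\ne\emptyset$. This contradicts Lemma~\ref{lem:paradox}.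
\end{proof}

Lemma~\ref{lem:measure} applies to our $Z$, $\Gamma$ and $\mathcal B$ and completes Step 1. We fix the measure $\mu$.

\subsection{Finite covers from recursive names}

The plan for Step 2 resembles the proof by measure that $[0,1]$ is uncountable. Enumerate $\Gamma'$ as $\gamma_0,\gamma_1,\dots$ and give each point $z\in Z$ the \emph{name} $i\mapsto\chi(\gamma_iz)$. In a recursive field every name is recursive, so there are countably many names. Cover the points whose name is $\Phi_e$ by the set of points whose name agrees with $\Phi_e$ up to some length $n_e$, chosen so that the part of this set in $C_g$ has very small measure. This is a countable cover, and $\mu$ is only finitely additive. Saturation supplies the missing compactness, provided $n_e$ is computed from $e$.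

\begin{lemma}\label{lem:cover}
Let $K\in\mathcal C$, let $Z\subseteq K^n$ be existential, and let $\chi_i:Z\to\{0,\dots,r\}$, $i\in\mathbb N$, be functions such that the sets $\chi_i^{-1}(j)$ are uniformly existential in $(i,j)$. Let $e\mapsto n_e$ be a recursive function, let $E$ be the set of $e$ such that $\Phi_e(0),\dots,\Phi_e(n_e)$ all converge, and for $e\in E$ let
\[
U_e=\{z\in Z:\chi_i(z)=\Phi_e(i)\text{ for all }i\le n_e\}.
\]
Then $Z$ is the union of finitely many of the sets $U_e$, $e\in E$.
\end{lemma}

\begin{proof}
The set $E$ is r.e., and for $e\in E$ the values $\Phi_e(0),\dots,\Phi_e(n_e)$ can be computed. The condition $z\in Z\setminus U_e$ says that $\chi_i(z)=j$ for some $i\le n_e$ and some $j\le r$ with $j\ne\Phi_e(i)$, which is existential. So the conditions $z\in Z$ and $z\in Z\setminus U_e$, $e\in E$, form an r.e.\ set of existential formulas over finitely many parameters. If no finitely many $U_e$ cover $Z$, this set is finitely satisfiable, and Lemma~\ref{lem:basic}(a) gives $z\in Z$ outside all $U_e$. By (R3) the function $i\mapsto\chi_i(z)$ is recursive, so it equals some $\Phi_e$. Then $e\in E$ and $z\in U_e$, a contradiction.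
\end{proof}

\subsection{Subgroups of finite index in $SL_2(k)$}

It remains to choose $n_e$. The measure $\mu$ is not computable, so the bound on $\mu(U_e)$ has to come from a certificate that can be checked inside the group: many translates of $U_e$ that are disjoint because they prescribe different colors at the same place. A full name $f:\Gamma'\to\{0,\dots,r\}$ has many distinct translates unless its stabilizer has finite index, and this is why the next lemma is needed.

\begin{lemma}\label{lem:sl2}
If $k$ is an infinite field, then $SL_2(k)$ has no proper subgroup of finite index. Hence $\Gamma'$ has none.
\end{lemma}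

\begin{proof}
The second statement follows by taking preimages. A subgroup of finite index contains a normal subgroup of finite index, the kernel of the action on its cosets. So let $\Lambda$ be normal of finite index in $SL_2(k)$; we show $\Lambda=SL_2(k)$. Write $e^+(b)=\left(\begin{smallmatrix}1&b\\0&1\end{smallmatrix}\right)$ and $e^-(b)=\left(\begin{smallmatrix}1&0\\b&1\end{smallmatrix}\right)$. The set $A_\Lambda=\{b\in k:e^+(b)\in\Lambda\}$ is the kernel of a homomorphism from $(k,+)$ to the finite group $SL_2(k)/\Lambda$, so it is a subgroup of finite index. Conjugating $e^+(b)$ by $\operatorname{diag}(s,s^{-1})$ gives $e^+(s^2b)$, so $s^2A_\Lambda\subseteq A_\Lambda$ for all $s\in k$. Let $S$ be the ring of finite sums of elements $\pm s^2$, $s\in k$. Then $SA_\Lambda\subseteq A_\Lambda$. If $\operatorname{char}k\ne2$, then $S=k$ because $x=(\frac{x+1}2)^2-(\frac{x-1}2)^2$. If $\operatorname{char}k=2$, then $S$ is the subfield of squares, which is isomorphic to $k$. In both cases $S$ is an infinite field and $k/A_\Lambda$ is a finite vector space over $S$, so $A_\Lambda=k$ and $\Lambda$ contains every $e^+(b)$. Conjugating $e^+(b)$ by $\left(\begin{smallmatrix}0&-1\\1&0\end{smallmatrix}\right)$ gives $e^-(-b)$, so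 $\Lambda$ contains every $e^-(b)$.

These matrices generate $SL_2(k)$. If $g=(g_{ij})\in SL_2(k)$ has $g_{21}\ne0$, then
\[
g=e^+\!\left(\frac{g_{11}-1}{g_{21}}\right)e^-(g_{21})\,e^+\!\left(\frac{g_{22}-1}{g_{21}}\right),
\]
since the product has the entries $g_{11},g_{21},g_{22}$ in the right places and determinant $1$, which determines the fourth entry. If $g_{21}=0$, then $e^-(1)g$ has lower left entry $g_{11}\ne0$.
\end{proof}

The lemma can fail for $\Gamma$: in $PGL_2(\mathbb Q)$ the classes of matrices of positive determinant form a subgroup of index $2$. For this reason Step 2 is stated for $\Gamma'$, while Step 1 is needed for $\Gamma$, which contains $x\mapsto ax$.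

\subsection{The coloring is almost invariant}

Fix $g\in\Gamma'$ with $g\ne1$. There is a recursive enumeration without repetition $\gamma_0=1,\gamma_1=g,\gamma_2,\dots$ of $\Gamma'$ in which each $\gamma_i$ is given by a matrix of determinant $1$ whose entries are fractions in $\bar t$. Indeed, two matrices of determinant $1$ have the same image in $\Gamma$ if and only if they agree up to sign. So we list all quadruples of fractions after matrices for $1$ and $g$, and discard those with a vanishing denominator, those of determinant other than $1$, and those equal up to sign to an earlier one; all three tests are decidable, and the list is infinite because $k$ is. In the same way any equation between products of $\gamma_i$'s and their inverses is decidable.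

For $n\ge1$ let $F_n=\{\gamma_0,\dots,\gamma_n\}$, and for $\rho:F_n\to\{0,\dots,r\}$ let
\[
X_\rho=\{z\in Z:\chi(\gamma z)=\rho(\gamma)\text{ for all }\gamma\in F_n\}\in\mathcal B .
\]
For $m\ge1$ call $\rho$ \emph{$m$-small} if there are $h_1,\dots,h_m\in\Gamma'$ such that for all $i\ne j$ there are $\gamma,\gamma'\in F_n$ with $\gamma h_i^{-1}=\gamma'h_j^{-1}$ and $\rho(\gamma)\ne\rho(\gamma')$.

\begin{lemma}\label{lem:small}
\begin{enumerate}
\item[(a)] If $\rho$ is $m$-small, then $\mu(X_\rho)\le1/m$.
\item[(b)] There is a recursive function $m\mapsto n(m)\ge 1$ such that every $\rho:F_{n(m)}\to\{0,\dots,r\}$ with $\rho(1)\ne\rho(g)$ is $m$-small.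
\end{enumerate}
\end{lemma}

\begin{proof}
(a) A point $y$ lies in $h_iX_\rho$ if and only if $\chi(\gamma h_i^{-1}y)=\rho(\gamma)$ for all $\gamma\in F_n$. If $y\in h_iX_\rho\cap h_jX_\rho$ with $i\ne j$, and $\gamma,\gamma'$ are as in the definition, then $\rho(\gamma)=\chi(\gamma h_i^{-1}y)=\chi(\gamma'h_j^{-1}y)=\rho(\gamma')$, which is false. So the $m$ sets $h_iX_\rho$ are pairwise disjoint, and they all have measure $\mu(X_\rho)$.

(b) First we show that for each $m$ a suitable $n$ exists. Suppose not. Consider the functions $\rho$ on the sets $F_n$, $n\ge1$, that satisfy $\rho(1)\ne\rho(g)$ and are not $m$-small. An extension of an $m$-small function is $m$-small, with the same witnesses, so these functions are closed under restriction. They form a finitely branching tree with a node at every level. By K\"onig's lemma an infinite, finitely branching tree has an infinite branch, so there is $f:\Gamma'\to\{0,\dots,r\}$ with $f(1)\ne f(g)$ such that no restriction $f|F_n$ is $m$-small.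

Let $\Gamma'$ act on functions $\Gamma'\to\{0,\dots,r\}$ by $(h\cdot f)(\delta)=f(\delta h)$. Suppose $h_1\cdot f,\dots,h_m\cdot f$ are distinct. For $i\ne j$ choose $\delta_{ij}\in\Gamma'$ with $f(\delta_{ij}h_i)\ne f(\delta_{ij}h_j)$. The elements $\gamma=\delta_{ij}h_i$ and $\gamma'=\delta_{ij}h_j$ satisfy $\gamma h_i^{-1}=\delta_{ij}=\gamma'h_j^{-1}$ and $f(\gamma)\neq f(\gamma')$. So $f|F_n$ is $m$-small as soon as $F_n$ contains these finitely many elements, a contradiction. Hence the orbit of $f$ has fewer than $m$ elements and the stabilizer of $f$ has finite index. By Lemma~\ref{lem:sl2} the stabilizer is $\Gamma'$, so $f(g)=(g\cdot f)(1)=f(1)$, a contradiction.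

To compute $n(m)$, note that a given tuple $h_1,\dots,h_m$, specified by indices in the enumeration, can be tested as a witness for the $m$-smallness of a given $\rho$, and that there are finitely many $\rho$ on each $F_n$. Search in parallel over all $n\ge1$ for witnesses for all $\rho$ on $F_n$ with $\rho(1)\ne\rho(g)$, and let $n(m)$ be the first $n$ for which the search succeeds.
\end{proof}

\begin{lemma}\label{lem:null}
$\mu(C_g)=0$ for every $g\in\Gamma'$.
\end{lemma}

\begin{proof}
We have $C_1=\emptyset$, so let $g\ne1$ and use the notation above. Let $\chi_i(z)=\chi(\gamma_iz)$. The condition $\chi_i(z)=j$ says $\exists w\,(w\in\chi^{-1}(j)\wedge w=\gamma_iz)$. Naming the entries of $\gamma_i$ by fractions makes it uniformly existential in $(i,j)$, with parameters $\bar t$, $c_1,\dots,c_r$ and those defining $H$.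

Fix $c\in\mathbb N$ and apply Lemma~\ref{lem:cover} with $n_e=n(2^{e+c+1})$. It gives a finite set $E_0\subseteq E$ with $Z=\bigcup_{e\in E_0}U_e$. Let $e\in E_0$ be such that $U_e$ meets $C_g$, say in $z$. Then $\Phi_e(i)=\chi(\gamma_iz)\le r$ for $i\le n_e$, so $U_e=X_{\rho_e}$ for the function $\rho_e(\gamma_i)=\Phi_e(i)$ on $F_{n_e}$, and $\rho_e(1)=\chi(z)\ne\chi(gz)=\rho_e(g)$. By Lemma~\ref{lem:small}, $\mu(U_e)\le2^{-e-c-1}$. The set $C_g$ is covered by these finitely many $U_e$, so $\mu(C_g)\le\sum_{e\ge0}2^{-e-c-1}=2^{-c}$. Since $c$ was arbitrary, $\mu(C_g)=0$.
\end{proof}

This completes Step 2 and the proof of Proposition~\ref{prop:mult}.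

\section{Proof of Theorem~\ref{thm:A}}\label{sec:galois}

We recall three facts from Galois theory. \emph{Artin--Schreier:} if $\operatorname{char}L=p$ and $M/L$ is cyclic of degree $p$, then $M=L(\alpha)$ with $\alpha^p-\alpha\in L$. \emph{Kummer:} if $q\ne\operatorname{char}L$ is prime, $L$ contains a primitive $q$-th root of unity, and $M/L$ is cyclic of degree $q$, then $M=L(\beta)$ with $\beta^q\in L$. \emph{Base change:} if $M/L$ is finite Galois and $L'/L$ is an extension inside a common field, then $ML'/L'$ is Galois with group isomorphic to $\operatorname{Gal}(M/M\cap L')$.

Let $K\in\mathcal C$. Its transcendence degree is infinite by Lemma~\ref{lem:basic}(c). Let $L$ be any finite extension of $K$, so $L\in\mathcal C$ by Lemma~\ref{lem:basic}(b). The results of Sections~\ref{sec:kernel}--\ref{sec:mult} give the following.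
\begin{itemize}
\item[(i)] If $\operatorname{char}K=p>0$, then $L$ is perfect: the Frobenius endomorphism of $(L,+)$ has trivial kernel, so it is onto by Lemma~\ref{lem:kernel}.
\item[(ii)] If $\operatorname{char}K=p>0$, then $\wp(x)=x^p-x$ maps $L$ onto $L$. It is an endomorphism of $(L,+)$ with kernel $\mathbb F_p$, so $\wp(L)$ has finite index by Lemma~\ref{lem:kernel}. It is existential, so $\wp(L)=L$ by Proposition~\ref{prop:add}.
\item[(iii)] If $q\ne\operatorname{char}K$ is prime, every element of $L^\times$ is a $q$-th power. The endomorphism $x\mapsto x^q$ of $L^\times$ has at most $q$ elements in its kernel, so its image has finite index by Lemma~\ref{lem:kernel}. The image is existential, so it is $L^\times$ by Proposition~\ref{prop:mult}.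
\end{itemize}

Suppose $K$ is not algebraically closed. Then $K$ has a proper finite extension, which is separable because $K$ is perfect (by (i) in positive characteristic), and its Galois closure is a proper finite Galois extension $M$ of $K$. Let $q$ be a prime dividing $[M:K]$. By Cauchy's theorem $\operatorname{Gal}(M/K)$ has an element of order $q$. Let $L$ be its fixed field, so that $M/L$ is cyclic of degree $q$. The field $L$ is in general larger than $K$, which is why (ii) and (iii) are needed for finite extensions.

If $q=\operatorname{char}K$, write $M=L(\alpha)$ with $\wp(\alpha)\in L$. By (ii) there is $b\in L$ with $\wp(b)=\wp(\alpha)$. Then $\wp(\alpha-b)=0$, so $\alpha-b\in\mathbb F_q$ and $\alpha\in L$, which contradicts $[M:L]=q$.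

If $q\ne\operatorname{char}K$, let $L'=L(\zeta)$ with $\zeta$ a primitive $q$-th root of unity. The degree $[M\cap L':L]$ divides the prime $q$ and is at most $[L':L]\le q-1$, so $M\cap L'=L$ and $ML'/L'$ is cyclic of degree $q$. Write $ML'=L'(\beta)$ with $\beta^q\in L'^\times$. By (iii) for $L'$ there is $b\in L'^\times$ with $b^q=\beta^q$. Then $\beta/b$ is a power of $\zeta$, so $\beta\in L'$, which contradicts $[ML':L']=q$.

Hence $K$ is algebraically closed, and Theorem~\ref{thm:A} is proved.

\section{The converse, the classification, and quantifier-free formulas}\label{sec:B}

Both the converse and the last sentence of Theorem~\ref{thm:B} come from one lemma, in which nothing is assumed recursive.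

\begin{lemma}\label{lem:qf}
Let $K$ be a field of infinite transcendence degree, $\bar a$ a finite tuple in $K$, and $p(x,\bar y)$ any set of quantifier-free formulas such that $p(x,\bar a)$ is finitely satisfiable in $K$. Then $p(x,\bar a)$ is realized in $K$.
\end{lemma}

\begin{proof}
Let $F(\bar a)$ be the subfield generated by $\bar a$. Each formula of $p(x,\bar a)$ is a Boolean combination of equations $g(x)=0$ with $g\in F(\bar a)[X]$. Such an equation defines a finite set or all of $K$, so each formula defines a finite or cofinite subset of $K$.

Suppose some finite conjunction of formulas of $p(x,\bar a)$ defines a finite set. Among the finite conjunctions choose one whose solution set $S$ has least cardinality. It is nonempty by finite satisfiability. For $\theta\in p$, the set $S\cap\theta(K,\bar a)$ is again the solution set of a finite conjunction, so by minimality it equals $S$. Every element of $S$ realizes $p(x,\bar a)$.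

Otherwise every formula of $p(x,\bar a)$ defines a cofinite set. Let $T$ be the set of elements of $K$ transcendental over $F(\bar a)$. It is infinite because the transcendence degree of $K$ is infinite. An element of $T$ satisfies $g(x)=0$ if and only if $g$ is the zero polynomial, so all elements of $T$ satisfy the same formulas of $p(x,\bar a)$. A cofinite set meets $T$, so each formula holds on all of $T$, and every element of $T$ realizes $p(x,\bar a)$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:B}]
The implication (1)$\Rightarrow$(2) holds by definition, and (2)$\Rightarrow$(3) is Theorem~\ref{thm:A}. For (3)$\Rightarrow$(1), recall quantifier elimination for algebraically closed fields: every formula in the language of rings is equivalent, in all algebraically closed fields, to a quantifier-free formula with the same free variables. Replace each formula of a finitely satisfiable set $p(x,\bar a)$ by such an equivalent and apply Lemma~\ref{lem:qf}.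

\emph{Uniqueness.} A recursive field is countable, so under (3) its transcendence degree is $\aleph_0$. By Steinitz's theorem, algebraically closed fields of the same characteristic and the same transcendence degree are isomorphic.

\emph{Existence.} Let $F$ be a prime field. The rational function field $F(x_0,x_1,\dots)$ is isomorphic to a recursive field: code its elements by pairs of integer polynomials whose second member has nonzero image over $F$; whether two codes give the same element is decided by cross-multiplying; represent each element by its least code. The least codes form a recursive set, and the least code of a sum or product is found by a bounded search. By Rabin's theorem \cite{Rabin}, every recursive field has a recursive algebraic closure. The recursive algebraic closure of $F(x_0,x_1,\dots)$ is infinite and satisfies (3).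

\emph{Quantifier-free formulas do not suffice.} Let $K$ be a recursive copy of $\mathbb Q(x_0,x_1,\dots)$. By Lemma~\ref{lem:qf} it realizes every finitely satisfiable set $p(x,\bar a)$ of quantifier-free formulas. It is not algebraically closed: if $-1=(P/Q)^2$, then $P^2+Q^2=0$ with $Q\ne0$, which fails at a rational point where $Q$ does not vanish. So the version of (2) with ``quantifier-free'' in place of ``existential'' does not imply (3).
\end{proof}

\begin{thebibliography}{9}

\bibitem{Rabin}
M.~O.~Rabin, \emph{Computable algebra, general theory and theory of computable fields}, Trans. AMS \textbf{95} (1960).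

\end{thebibliography}
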